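# Functions with square differential and the PAC property of $K_{alt}$

## 1. A polynomial of degree 9 whose derivative is nine times a square

Let
$$F(x)=9\int_0^x (y-1)^2(y-2)^2(y-3)^2(y-4)^2\,dy\ \in\ \mathbb Q[x],$$
a monic polynomial of degree $9$, and let $x$ be a root of $F(x)=\lambda$ over $\mathbb Q(\lambda)$. The polynomial $F(X)-\lambda$ has degree $1$ in $\lambda$, so it is irreducible, even over $\overline{\mathbb Q}(\lambda)$. Its Galois group over $\mathbb Q(\lambda)$ can be found by hand.

First, the discriminant. If $x_1,\dots,x_9$ are the roots, then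
$$\mathrm{disc}=(-1)^{36}\prod_i F'(x_i)=9^9\prod_{j=1}^4\prod_{i}(x_i-j)^2=9^9\prod_{j=1}^4\bigl(F(j)-\lambda\bigr)^2 ,$$
a square in $\mathbb Q(\lambda)$, since $9^9=3^{18}$. So the group lies in $A_9$.

Second, the ramification over $\overline{\mathbb Q}$. The function $F-F(j)$ vanishes at $j\in\{1,2,3,4\}$ to order exactly $3$, and $F$ is unramified at all other finite points. Since $F'\ge0$ on $\mathbb R$ with isolated zeros, $F$ is strictly increasing there, so $F(1)<F(2)<F(3)<F(4)$ are distinct. Hence over $\lambda=F(j)$ there is one point with ramification index $3$ and all others have index $1$: a generator of inertia is a $3$-cycle.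

Third, generation. Let $\Gamma$ be the group over $\overline{\mathbb Q}(\lambda)$, and $\Theta\lhd\Gamma$ the subgroup generated by all conjugates of these $3$-cycles. The fixed field of $\Theta$ in the Galois closure has degree $\mu=[\Gamma:\Theta]$ over $\overline{\mathbb Q}(\lambda)$ and is ramified at most over $\infty$. Riemann–Hurwitz gives $-2\le-2\mu+(\mu-1)$, so $\mu=1$. Thus $\Gamma=\Theta$ is transitive and generated by $3$-cycles, and such a group is $A_9$ (Lemma 6 below). The Galois group of $F(X)-\lambda$ over $\mathbb Q(\lambda)$ is exactly $A_9$.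

The degree matters. For $x^3$, with $F'=3x^2$, the discriminant of $X^3-\lambda$ is $-27\lambda^2$, which is a square only up to the constant $-3$. For monic $F$ of odd degree $u$ with $F'=uk^2$, the same computation gives $(-1)^{u(u-1)/2}u^u\prod_{k(z)=0}(F(z)-\lambda)^2$. For $u=5$ the constant is $5^5$, not a square in $\mathbb Q$. If $u$ is an odd perfect square, then $u\equiv1\bmod 8$, the sign is $+$, and $u^u$ is a square.

Here is the construction on which these notes turn. Let $C_0=\mathrm{Spec}\,R$ be a smooth affine curve over a field $K$ and let $x\in R$ be such that $dx$ generates $\Omega_{R/K}$. We build families of functions $F$ on $C_0$, or on an open part of it, depending on parameters $t$, with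
$$dF=S_t^2\,dx .$$
In characteristic $0$ such an $F$ has only odd ramification indices $1+2\,\mathrm{ord}_P(S_t)$ at finite values, so its discriminant is a constant times a square, and simple zeros of $S_t$ tend to give $3$-cycles. In characteristic $p$ we shall even have $S_t=1$.

What it is for: consider the function field $\mathcal L$ of the curve over $K(t)$ as an extension of $E=K(t,\lambda)$ through $\lambda=F$. It contains $R$; in other words, $C_0$ has a tautological point over $\mathcal L$. If the Galois closure of $\mathcal L/E$ has group $A_N$ and $K$ has enough irreducible specializations, then specializing $(t,\lambda)$ turns this tautological point into a point of $C_0$ over an $A_N$-extension of $K$.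

## 2. Hilbertian fields, PAC fields, and the theorems

Let $K$ be a field, $K_s$ a separable closure, $\bar K$ an algebraic closure.

**Definition (Hilbertian).** $K$ is Hilbertian if for every $f\in K[T,X]$ that is irreducible in $K[T,X]$, of degree at least $1$ in $X$ and separable in $X$, there are infinitely many $a\in K$ with $f(a,X)$ irreducible in $K[X]$. Equivalently, every separable Hilbert subset of $K^r$ is nonempty.

We use the second form as follows: if $Q\in K[\tau_1,\dots,\tau_\rho][Y]$ is monic in $Y$, irreducible and separable over $K(\tau)$, and $0\ne a\in K[\tau]$, then there is $\tau_0\in K^\rho$ with $a(\tau_0)\ne0$ and $Q(\tau_0,Y)$ irreducible over $K$. The field $\mathbb Q$ is Hilbertian (Hilbert's irreducibility theorem); $\mathbb C$ is not, as $X^2-T$ shows. A Hilbertian field is infinite: apply the definition to $f=X$.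

**Definition (PAC).** A field $F$ is PAC (pseudo algebraically closed) if every nonempty absolutely irreducible variety defined over $F$ has an $F$-rational point.

"Absolutely irreducible variety" means geometrically integral: integral after base change to the algebraic closure. Separably closed fields are PAC; $\mathbb Q$ is not, because of $x^2+y^2+1=0$.

**Definition ($K_{alt}$).** $K_{alt}$ is the compositum in $K_s$ of all finite Galois extensions $L/K$ with $\mathrm{Gal}(L/K)\cong A_n$ for some $n\ge1$.

For instance, all cyclic cubic extensions lie in $K_{alt}$ (take $n=3$). Is $K_{alt}$ PAC when $K$ is Hilbertian?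

**Theorem 1.** If $K$ is Hilbertian (of any characteristic), then $K_{alt}$ is PAC.

**Theorem 2.** Let $K$ be Hilbertian.
1. For every smooth geometrically integral affine curve $C_0/K$ and every $n_0$ there are $N\ge n_0$ and a Galois extension $L/K$ with $\mathrm{Gal}(L/K)\cong A_N$ and $C_0(L)\ne\emptyset$.
2. For every $n_0$, the compositum of all $A_n$-extensions of $K$ with $n\ge n_0$ is PAC, and so is every field between it and $K_s$.
3. If $K$ is countable, there are $5\le n_1<n_2<\cdots$ and $A_{n_i}$-extensions $L_i/K$ such that the compositum $M=\prod_iL_i$ is PAC and $\mathrm{Gal}(M/K)\cong\prod_iA_{n_i}$.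
4. If $K$ is a number field and $S$ is a finite set of positive integers, the compositum of all $A_n$-extensions of $K$ with $n\in S$ is not PAC.

The core is a statement over an arbitrary field.

**Theorem 3.** Let $K$ be a field, $C_0$ a smooth geometrically integral affine curve over $K$, $n_0\ge1$. There are a nonempty affine open subscheme $\mathrm{Spec}\,R\subseteq C_0$, a finitely generated purely transcendental extension $E/K$, a finite separable field extension $\mathcal L/E$ of degree $N\ge n_0$ whose Galois closure has group $A_N$ (acting on the $N$ embeddings of $\mathcal L$), and a $K$-algebra homomorphism $R\to\mathcal L$.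

Beyond standard textbook material we quote a Bertini theorem of Jouanolou and, in characteristic $p>0$ only, the theorem (a consequence of the classification of finite simple groups) that a $6$-transitive finite permutation group contains the alternating group.

## 3. Over a number field, finitely many degrees $n$ do not suffice

We prove Theorem 2(4) at once: it shows that $N$ must be allowed to grow. Let $K$ be a number field, $S$ finite, $M$ the compositum of the $A_n$-extensions with $n\in S$, and $v$ a finite place of $K$. Embed $K_s$ in an algebraic closure of $K_v$. Each $A_n$-extension with $n\in S$ generates over $K_v$ an extension of degree at most $\max_{n\in S}n!$, and $K_v$ has only finitely many extensions of each degree inside its algebraic closure. So $M$ lands in a finite extension $E'/K_v$, of ramification index $e$, say.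

Choose $\varpi\in K$ with $v(\varpi)=1$ and a prime $\ell>2e$. For $(X,Y,Z)\in E'^3\smallsetminus\{0\}$, the nonzero ones among the terms of
$$X^\ell+\varpi Y^\ell+\varpi^2Z^\ell$$
have normalized valuations congruent to $0$, $e$, $2e$ modulo $\ell$ respectively. These classes are distinct because $0<e<2e<\ell$. So the nonzero terms have distinct valuations and the sum is not $0$. The plane curve $X^\ell+\varpi Y^\ell+\varpi^2Z^\ell=0$ is smooth (characteristic $0$), hence geometrically integral, and it has no $E'$-point, so no $M$-point. Thus $M$ is not PAC. $\square$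

## 4. From covers with group $A_N$ to points over $A_N$-extensions

This section reduces everything to Theorem 3. It uses Weil restriction: for a finite separable extension $K'/K$ and an affine $K'$-variety $U'$ there is an affine $K$-scheme $V=\mathrm{Res}_{K'/K}U'$ with $V(A)=U'(K'\otimes_KA)$ for all $K$-algebras $A$. For example, for $\mathbb C/\mathbb R$ and $U'=\{xy=1\}$, writing $x=x_1+ix_2$, $y=y_1+iy_2$, one gets $V$: $x_1y_1-x_2y_2=1$, $x_1y_2+x_2y_1=0$. If $U'$ is smooth, so is $V$, and $V_{K_s}\cong\prod_\sigma U'^\sigma$ over the $K$-embeddings $\sigma:K'\to K_s$.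

**Proposition 4.** Let $K$ be infinite and $M\subseteq K_s$ an extension of $K$ such that every smooth geometrically integral affine curve over $K$ has an $M$-point. Then $M$ is PAC.

*Proof.* Let $X$ be a geometrically integral variety over $M$. Its smooth locus is open and nonempty, so we may replace $X$ by a nonempty smooth affine open subset. If $\dim X=0$, then $X=\mathrm{Spec}\,M$ has a point. Let $\dim X\ge1$. As $X$ is given by finitely many equations, $X=U'\times_{K'}M$ for a finite subextension $K'/K$ of $M$ and an affine $U'/K'$, which is again smooth and geometrically integral. Put $V=\mathrm{Res}_{K'/K}U'$. It is smooth and affine, and geometrically integral because $V_{K_s}$ is a product of geometrically integral varieties.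

The Bertini theorem (Jouanolou, *Théorèmes de Bertini et applications*, Cor. 6.11) says: over an infinite field, a general hyperplane section of a smooth geometrically irreducible closed subvariety of affine space of dimension $\ge2$ is smooth and geometrically irreducible. Cutting $V$ repeatedly, we find a smooth geometrically integral affine curve over $K$ inside $V$. It has an $M$-point, so $\emptyset\ne V(M)=U'(K'\otimes_KM)$. The multiplication map $K'\otimes_KM\to M$ is a $K'$-algebra map, and gives a point in $U'(M)=X(M)$. $\square$

**Proposition 5.** Let $K$ be Hilbertian and let $R\to\mathcal L\supset E=K(\tau_1,\dots,\tau_\rho)$ be as in Theorem 3. Then there is a Galois extension $L/K$ with group $A_N$ and $C_0(L)\ne\emptyset$.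

*Proof.* Let $\hat{\mathcal L}=E(y)$ be the Galois closure, with group $G=A_N$, where $y$ is chosen integral over $K[\tau]$, with minimal polynomial $Q(\tau,Y)$; its coefficients lie in $K[\tau]$, as $K[\tau]$ is normal. For $0\ne a\in K[\tau]$ put $A_a=K[\tau,1/a]$ and $S=A_a[y]\cong A_a[Y]/(Q)$. Choose $a$ so that the discriminant of $Q$ is a unit in $A_a$, so that all conjugates $gy$ ($g\in G$) lie in $S$, and so that $S$ contains the image of the finitely generated algebra $R$. Then $G$ acts on $S$ by $A_a$-automorphisms, $Q=\prod_{g}(Y-gy)$ in $S[Y]$, and the differences $gy-g'y$ ($g\ne g'$) are units of $S$, because they divide the discriminant.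

As $K$ is Hilbertian, there is $\tau_0\in K^\rho$ with $a(\tau_0)\ne0$ and $Q(\tau_0,Y)$ irreducible. Then $L=S\otimes_{A_a,\tau_0}K=K[Y]/Q(\tau_0,Y)$ is a field of degree $|G|$ over $K$. In $L[Y]$ we have $Q(\tau_0,Y)=\prod_g(Y-\overline{gy})$ with pairwise distinct $\overline{gy}\in L$, since units map to units. So $L$ is the splitting field of a separable polynomial, hence Galois of degree $|G|$, and $G$ acts on it by $K$-automorphisms, faithfully because the $\overline{gy}$ are distinct. So $\mathrm{Gal}(L/K)=G$. The composite $R\to S\to L$ is a point of $C_0(L)$. $\square$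

**Theorem 3 implies Theorems 1, 2(1), 2(2), 2(3).** Theorem 3 and Proposition 5 give 2(1). Since Hilbertian fields are infinite, Proposition 4 applies to the compositum of all $A_n$-extensions with $n\ge n_0$ and to every field between it and $K_s$, because each contains the fields $L$ of 2(1). This is 2(2). The case $n_0=1$ is Theorem 1.

For 2(3), let $K$ be countable and let $C_1,C_2,\dots$ be all smooth geometrically integral affine curves over $K$ up to isomorphism. By 2(1) choose inductively $A_{n_i}$-extensions $L_i/K$ with $C_i(L_i)\ne\emptyset$ and $5\le n_1<n_2<\cdots$. The $A_{n_i}$ are nonabelian simple and pairwise nonisomorphic. Suppose $\mathrm{Gal}(L_1\cdots L_i/K)=\prod_{j\le i}A_{n_j}$. The normal subgroups of this group are the partial products, so its only simple quotients are the $A_{n_j}$ with $j\le i$. The field $L_{i+1}\cap L_1\cdots L_i$ is Galois over $K$, so it is $K$ or $L_{i+1}$, and the latter would make $A_{n_{i+1}}$ one of these quotients. So it is $K$, and $\mathrm{Gal}(L_1\cdots L_{i+1}/K)=\prod_{j\le i+1}A_{n_j}$. In the limit $\mathrm{Gal}(M/K)=\prod_iA_{n_i}$, and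 $M$ is PAC by Proposition 4. $\square$

Only Theorem 3 remains.

## 5. Simply branched functions and the curve $y^2=D(\lambda)$

Let $K$ have characteristic $0$. A natural first try is a function $f$ of degree $N\ge3$ on the smooth projective model $\bar C$ (genus $\mathfrak g$) that is simply branched: over each branch point there is exactly one ramified point, with index $2$. Then the geometric Galois group is transitive and generated by transpositions, so it is $S_N$. With $E=K(\lambda)$, $\lambda=f$, the specialization argument of Proposition 5 produces points of $C_0$ over $S_N$-extensions of $K$.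

To get $A_N$ over $K$ we would need specializations $\lambda_0$ for which the discriminant $D(\lambda_0)$ is a square, that is, $K$-points on $y^2=D(\lambda)$. By Riemann–Hurwitz, $f$ has $2N+2\mathfrak g-2$ branch points, at each of which $D$ has odd order (with the obvious reading at $\infty$). So $y^2=D(\lambda)$ is a double cover of the line of genus $N+\mathfrak g-2\ge1$. Its function field $K(\lambda,\sqrt D)$ is not purely transcendental, and there is nothing to specialize: over $K(\sqrt{D(\lambda_0)})$ we get $A_N$, but over $K$ we do not. This is the exact point where the approach stops.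

So the discriminant itself must be a square over a purely transcendental $E$. This demands two things: all its zeros must have even order, and its leading constant must be a square. Section 1 shows both on the affine line. On a general curve, a function with square differential means an *exact* form $s^2dx$. This is a system of quadratic equations for $s$, one for each dimension of a de Rham quotient, and over a field that is not algebraically closed such systems need not be solvable. The device in Section 7 turns it into a linear system.

## 6. Discriminants, inertia, and groups generated by 3-cycles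

We collect textbook facts.

**Discriminants.** For a ring $A$ and a finite free $A$-algebra $B$, the discriminant $\det(\mathrm{Tr}(b_ib_j))$ is defined up to $A^{*2}$. The same works if $B$ is locally free and its determinant line bundle is trivial. It commutes with base change, is a unit iff $B/A$ is étale, and is multiplicative on products of algebras. In a tower $A\subset B\subset C$, with $C$ free of rank $n$ over $B$ and $B$ free over $A$,
$$\mathrm{disc}(C/A)=\mathrm{disc}(B/A)^n\cdot\mathrm{Nm}_{B/A}(\mathrm{disc}(C/B)).$$
For a finite separable extension of fields of characteristic $\ne2$, the Galois group of the Galois closure acts by even permutations on the embeddings iff the discriminant is a square. If a smooth affine curve over an algebraically closed field of characteristic $0$ is finite over the $\lambda$-line by $\lambda=F$, the order of the discriminant at $\lambda_0$ is $\sum_{F(P)=\lambda_0}(e_P-1)=\sum\mathrm{ord}_P(dF)$.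

**Inertia.** Let $\Omega$ be algebraically closed of characteristic $0$, and let a degree $N$ extension of $\Omega(\lambda)$ have Galois closure with group $\Gamma\subseteq S_N$. The inertia groups over $v\in\mathbb P^1$ are cyclic and conjugate; a generator $g_v$ has as cycle lengths the ramification indices over $v$. The same holds for the action of $\Gamma$ on any transitive $\Gamma$-set and the corresponding intermediate cover.

**Lemma 6.** A transitive subgroup $\Theta\subseteq S_N$, $N\ge3$, generated by $3$-cycles is $A_N$.

*Proof.* Since $\Theta\neq1$, it contains a $3$-cycle, so there is a maximal set of letters $\mathcal D$ with $|\mathcal D|\ge3$ and $\mathrm{Alt}(\mathcal D)\subseteq\Theta$. Suppose $\mathcal D$ is not everything. By transitivity some generating $3$-cycle $c$ meets both $\mathcal D$ and its complement; otherwise all generators, hence $\Theta$, would preserve $\mathcal D$.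

If $|\mathcal D\cap\mathrm{supp}\,c|=2$, then $\langle\mathrm{Alt}(\mathcal D),c\rangle$ is transitive on the $|\mathcal D|+1$ letters $\mathcal D\cup\mathrm{supp}\,c$, with the stabilizer of the new letter containing $\mathrm{Alt}(\mathcal D)$. So its order is at least that of $\mathrm{Alt}(\mathcal D\cup\mathrm{supp}\,c)$, in which it lies, and they are equal. This contradicts maximality.

If $c=(x\,p\,q)$ with only $x\in\mathcal D$, take $\gamma=(x\,y\,z)\in\mathrm{Alt}(\mathcal D)$. With the right factor applied first, $c\gamma c^{-1}\gamma^{-1}=(p\,y\,z)(x\,z\,y)=(x\,p\,y)$: indeed $x\mapsto z\mapsto p$, $p\mapsto p\mapsto y$, $y\mapsto x\mapsto x$, $z\mapsto y\mapsto z$. This $3$-cycle lies in $\Theta$ and has exactly two letters in $\mathcal D$, so the first case applies. $\square$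

**Set-up for Theorem 3.** The function field of the geometrically integral curve $C_0$ is separably generated over $K$, so it has an element $x$ with $dx$ spanning the differentials. After shrinking, $C_0=\mathrm{Spec}\,R$ with $x\in R$ and $dx$ generating $\Omega_{R/K}$. Put $\mathcal F=\mathrm{Frac}\,R$.

## 7. Characteristic 0: exact squares $s^2dx$

From here through Section 11, $K$ has characteristic $0$. Let $\partial=d/dx$ on $R$ (so $dr=\partial r\,dx$), let $\bar C$ be the smooth projective model, of genus $\mathfrak g$, and let $H=R/\partial R$, with $[r]$ the class of $r$. A form $r\,dx$ is exact on $C_0$ iff $[r]=0$. Examples: for $R=K[x]$, $H=0$; for $R=K[x,x^{-1}]$, $H=K\cdot[x^{-1}]$ has dimension $1$.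

**Finite-dimensionality.** $M_0=\dim_KH$ is finite. The formation of $H$ commutes with field extension, so let $K=\bar K$. By Riemann–Roch, for each boundary point $P\in\bar C\smallsetminus C_0$ and each large $k$ there is a function with a pole of order exactly $k$ at $P$ and no other pole. Its differential has a pole of order exactly $k+1$ at $P$ and no other pole. So every form regular on $C_0$ is, modulo $dR$, in a fixed finite-dimensional space of forms with bounded pole orders.

**Lemma 7.** $I+\partial R=R$ for every nonzero ideal $I\subseteq R$.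

*Proof.* Let $\hat R=\prod_{\mathfrak m\supseteq I}\hat R_{\mathfrak m}$, $\hat R_{\mathfrak m}=\kappa(\mathfrak m)[[\tau]]$. Since $\partial(\mathfrak m^k)\subseteq\mathfrak m^{k-1}$, $\partial$ extends continuously. It kills the coefficient field $\kappa(\mathfrak m)$, which is separable algebraic over $K$. It maps $\tau$ to a unit $u$, because $d\tau=\partial\tau\,dx$ and both $d\tau$ and $dx$ generate $\Omega$ at $\mathfrak m$. So $\partial=u\,d/d\tau$ on this factor, and it is surjective: integrate $r/u$, which is possible in characteristic $0$. Given $r\in R$, choose $\hat g\in\hat R$ with $\partial\hat g=r$, and $g\in R$ with $g\equiv\hat g\bmod I^2\hat R$. Since $\partial(I^2\hat R)\subseteq I\hat R$, we get $\partial g-r\in I\hat R\cap R=I$. $\square$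

**Lemma 8.** Let $0\ne\theta\in R$ and let $\Lambda\subseteq R$ be an infinite-dimensional $K$-subspace. There is $s_2\in R$ such that $\varphi_{s_2}:\Lambda\to H$, $l\mapsto[l\theta s_2]$, is surjective. For any such $s_2$ and any $y\in R$, $\varphi_{s_2+\eta y}$ is surjective for all but finitely many $\eta\in K$.

*Proof.* For the second claim, choose $p_1,\dots,p_{M_0}\in\Lambda$ whose images under $\varphi_{s_2}$ form a basis of $H$. The determinant of the vectors $\varphi_{s_2}(p_i)+\eta\varphi_y(p_i)$ is a polynomial in $\eta$, nonzero at $\eta=0$.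

For the first, choose $s_2$ with $\rho=\dim\varphi_{s_2}(\Lambda)$ maximal and suppose $\rho<M_0$. Let $p_1,\dots,p_\rho\in\Lambda$ be such that the $\varphi_{s_2}(p_i)$ form a basis of the image, and let $0\ne\ell\in\ker\varphi_{s_2}$, which exists because $\dim\Lambda=\infty$. For $y\in R$ and $\eta\in K^*$, the $\rho+1$ vectors
$$\varphi_{s_2}(p_i)+\eta\varphi_y(p_i)=\varphi_{s_2+\eta y}(p_i),\qquad \varphi_y(\ell)=\eta^{-1}\varphi_{s_2+\eta y}(\ell)$$
lie in the image of $\varphi_{s_2+\eta y}$, so they are dependent by maximality of $\rho$. The corresponding minors are polynomials in $\eta$ with infinitely many zeros, so they vanish at $\eta=0$ too. Hence $\varphi_y(\ell)=[\ell\theta y]\in\mathrm{im}\,\varphi_{s_2}\ne H$ for all $y\in R$. But by Lemma 7 with $I=\ell\theta R$ the classes $[\ell\theta y]$ fill $H$, a contradiction. $\square$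

**Linearizing the equation $[s^2]=0$.** If $l\in K[x]$, then $[l^2]=0$, since $K[x]=\partial K[x]$. So for $s=l+s_1$ we have $[s^2]=2[ls_1]+[s_1^2]$, which is *affine linear* in $l$. If $l\mapsto[ls_1]$ is onto $H$, the equation $[s^2]=0$ is solvable. By hand: for $R=K[x,x^{-1}]$ and $s_1=x^{-1}$ we have $[s_1^2]=0$ and $[ls_1]=l(0)[x^{-1}]$, so every $l\in xK[x]$ works. With $l=x^j$, $j\ge1$, one finds $s^2=x^{2j}+2x^{j-1}+x^{-2}=\partial f$ for $f=\frac{x^{2j+1}}{2j+1}+\frac2jx^j-x^{-1}$.

**Proposition 9.** There are $0\ne s\in R$ and $f\in R$ with $\partial f=s^2$ and $R$ finite over $K[f]$. Then $R$ is free over $K[f]$, of rank $n$ say, and its discriminant is $D_f=cM_f^2$ with $c\in K^*$ and $M_f\in K[f]$ monic.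

*Proof.* Apply Lemma 8 with $\Lambda=K[x]$, $\theta=1$ to get $s_2$. By Noether normalization there is $h\in R$ with $R$ finite over $K[h]$; then $h$ has a pole at every boundary point, since otherwise the local ring there would contain $K[h]$ and hence $R$. Let $s_1=s_2+\eta h^j$ with $j$ large and then $\eta\ne0$ such that $\varphi:=\varphi_{s_1}$ is surjective (Lemma 8). For $j$ large, $s_1$ has a pole at every boundary point $P$, and $2\,\mathrm{ord}_P(s_1)+\mathrm{ord}_P(dx)\le-2$.

Choose $l_1\in K[x]$ with $\varphi(l_1)=-\frac12[s_1^2]$, choose $\kappa_1\in\ker\varphi\subset K[x]$ of large degree (the kernel has finite codimension), and put $s=\kappa_1+l_1+s_1$. Then $[s^2]=2\varphi(\kappa_1+l_1)+[s_1^2]=0$, so $s^2=\partial f$ with $f\in R$.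

At a boundary point, $\mathrm{ord}_P(df)=2\,\mathrm{ord}_P(s)+\mathrm{ord}_P(dx)$. If $x$ has a pole at $P$, the term $\kappa_1$ dominates $s$ and this is $\le-2$ for $\deg\kappa_1$ large. If $x$ is regular at $P$, then $\kappa_1+l_1$ is regular there, so $\mathrm{ord}_P(s)=\mathrm{ord}_P(s_1)$ and again it is $\le-2$. So $f$ has a pole at every boundary point, $C_0$ is the full preimage of the affine line under $f:\bar C\to\mathbb P^1$, and $R$ is finite over $K[f]$. It is torsion-free over a principal ideal domain, hence free.

On $C_0$ we have $df=s^2dx$, so $\mathrm{ord}_P(df)=2\,\mathrm{ord}_P(s)$. So $D_f$ has even order $\sum\mathrm{ord}_P(df)$ at each geometric point of the line. Thus $D_f=cM_f^2$; the monic square root is unique, hence Galois-stable and defined over $K$. $\square$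

## 8. Characteristic 0: a family with $dF=s'^2\,df$

One function $f$ does not control the Galois group, and $c$ need not be a square. We now put a family on top of $f$. Three ingredients are built in: a term $f^{-1}$, which makes the total degree even so that only an even power of $c$ enters; parameters $t_i$, which move the critical points; and a parameter $\varepsilon$, which separates points with the same value of $f$.

**Step 1: choosing the data.** Apply Lemma 8 with $\Lambda=fK[f]$, $\theta=fs^2$, to get a new $s_2$, and put (new) $s_1=fs_2$. Let $y\in R$ with $\mathcal F=K(f,y)$. All but finitely many $\eta\in K$ give $K(f,s_2+\eta y)=\mathcal F$: there are finitely many intermediate fields of $\mathcal F/K(f)$, and if two distinct $\eta$ give the same field, it contains $y$ and equals $\mathcal F$. Replacing $s_2$ by $s_2+\eta y$ for suitable $\eta$ (Lemma 8 again) we may assume $\mathcal F=K(f,s_1)$. So $s_1\in fR$ and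
$$\varphi:fK[f]\to H,\qquad\varphi(l)=[l\,s_1s^2]\quad\text{is onto.}$$
Let $V=\ker\varphi$, of codimension $M_0$ in $fK[f]$. Choose $l_0,l_1\in fK[f]$ with
$$\varphi(l_0)=-[f^{-1}s_1s^2],\qquad\varphi(l_1)=-\tfrac12[s_1^2s^2],$$
where $f^{-1}s_1=s_2\in R$. Let $d=2M_0+10$ and let $k_1,\dots,k_r$ be a basis of $V_d=V\cap K[f]_{\le d}$. Then $V_d$ has codimension $\le M_0+1$ in $K[f]_{\le d}$, so $r\ge M_0+10$.

Only now choose $a$: large relative to all previous data, with $u:=2a+1$ an odd perfect square, with $a>d,\deg l_0,\deg l_1$, and with $f^{-a}s_1$ vanishing at all poles of $f$. Finally choose $\kappa\in V$ monic of degree $a$; this exists for all large $a$, because $V$ has finite codimension.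

**Step 2: the function $F$.** Let $\varepsilon,t_1,\dots,t_r$ be indeterminates and
$$l=\kappa+l_0+\varepsilon l_1+\sum_it_ik_i,\qquad s'=f^{-1}+l+\varepsilon s_1=\sigma+\sum_it_ik_i,\qquad \sigma=f^{-1}+\kappa+l_0+\varepsilon(l_1+s_1).$$
Using $s^2=\partial f$,
$$s'^2s^2=(f^{-1}+l)^2\,\partial f+\varepsilon\bigl(2f^{-1}s_1s^2+2l\,s_1s^2+\varepsilon s_1^2s^2\bigr).$$
The bracket lies in $R[\varepsilon,t]$ and has degree $\le1$ in $t$. Since $\varphi(\kappa)=\varphi(k_i)=0$, its class in $H[\varepsilon,t]$ is
$$2[f^{-1}s_1s^2]+2\varphi(l_0)+2\varepsilon\varphi(l_1)+\varepsilon[s_1^2s^2]=0 .$$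
So it equals $\partial G_1$ with $G_1\in R[\varepsilon,t]$ of degree $\le1$ in $t$ (integrate coefficient by coefficient). As $l\in fK[\varepsilon,t][f]$, $(f^{-1}+l)^2=f^{-2}+(\text{polynomial in }f)$; let $\Pi\in K[\varepsilon,t][f]$ be the antiderivative, with respect to $f$ and without constant term, of this polynomial. Put
$$F=-f^{-1}+g,\qquad g=\Pi(f)+\varepsilon G_1\in R[\varepsilon,t].$$
Then $\partial F=s'^2s^2$, that is,
$$dF=s'^2\,df=(s's)^2\,dx. \tag{1}$$
For $\varepsilon=0$, $t=0$ we have $F=\psi(f)$ with $\psi\in K[f,f^{-1}]$ and $\psi'=(f^{-1}+\kappa+l_0)^2$. As a polynomial in $t$, $F$ has degree $\le2$, and its part quadratic in $t$ comes from $\Pi$ alone: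
$$\int_0^f\Bigl(\sum_i t_ik_i\Bigr)^2df. \tag{2}$$

**Step 3: $F$ is finite over the whole parameter space.** This makes the discriminant comparable over all parameter values. Put $R_1=R[1/f]$, $C_1=\mathrm{Spec}\,R_1$, $T=\mathrm{Spec}\,K[\varepsilon,t]$. For a geometric boundary point $P$ of $C_1$ write $\mathfrak m_P$ for the maximal ideal of its local ring.

Let $P$ be a pole of $f$, of order $e$. By the choice of $a$ and $\kappa$, $s'=f^a(1+\mu)$ with $\mu\in\mathfrak m_P\otimes K[\varepsilon,t]$. Hence $dF=f^{u-1}(1+\mu')df$ with $\mu'$ of the same kind. So $F-\frac{f^u}u$ has, as coefficient of each monomial in $\varepsilon,t$, a function whose differential has order $\ge\mathrm{ord}_P(f^{u-1}df)+1=-(u-1)e-(e+1)+1=-ue$. A pole of order $c\ge1$ of a function gives a pole of order $c+1$ of its differential, so these coefficients have pole order at most $ue-1$. Thus $F=\frac{f^u}u(1+\mu'')$ with $\mu''\in\mathfrak m_P\otimes K[\varepsilon,t]$. At a zero $P$ of $f$, $F=-f^{-1}(1-fg)$ with $fg\in\mathfrak m_P\otimes K[\varepsilon,t]$.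

In both cases the factor in parentheses equals $1$ on $P\times T$, so it is invertible nearby, and $1/F$ is regular near $P\times T$ and vanishes there exactly on $P\times T$. Hence $F$ extends to a $T$-morphism $\Phi:\bar C\times T\to\mathbb P^1\times T$ with $\Phi^{-1}(\infty\times T)=(\bar C\smallsetminus C_1)\times T$ as sets. The pole order $N_P$ of $F$ at each boundary point $P$ is the same for all parameter values: $u$ times the pole order of $f$, or $\mathrm{ord}_P(f)$.

$\Phi$ is proper, and quasi-finite because each $F_\tau$ is nonconstant; so it is finite. Restricting to the complement of $\infty$, $B:=R_1[\varepsilon,t]$ is finite over $A:=K[\varepsilon,t,\lambda]$ ($\lambda\mapsto F$), and flat, since both rings are regular of the same pure dimension. Its rank is the number of poles, $N:=un+n=(2a+2)n$. Let $\mathcal L=\mathrm{Frac}\,B$ and $E=K(\varepsilon,t,\lambda)$. Then $R\subset B\subset\mathcal L$ and $[\mathcal L:E]=N$.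

## 9. Characteristic 0: the discriminant is a square in $E$

**Step 4: $D=\delta M^2$ with a constant $\delta$.** As $\mathrm{Pic}\,A=0$ and $A^*=K^*$, the discriminant $D\in A$ of $B/A$ is defined up to $K^{*2}$ and compatible with base change. For an algebraically closed field $\Omega\supseteq K$ and $\tau\in T(\Omega)$, $D(\tau,\lambda)$ is, up to squares of constants, the discriminant of $\Omega[\lambda]\to R_1\otimes\Omega$, $\lambda\mapsto F_\tau$. It is nonzero, and by (1) its order at $\lambda_0$ is
$$\sum_{F_\tau(P)=\lambda_0}\mathrm{ord}_P(dF_\tau)=\sum2(\mathrm{ord}_Ps'_\tau+\mathrm{ord}_Ps),$$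
which is even. Its degree in $\lambda$ is the number of zeros of $dF_\tau$ on $C_1$, namely $2\mathfrak g-2+\sum_P(N_P+1)$ over the geometric boundary points of $C_1$, and this does not depend on $\tau$. So the leading coefficient $\delta\in K[\varepsilon,t]$ of $D$ in $\lambda$ vanishes nowhere on $T(\bar K)$, that is, $\delta\in K^*$. Taking for $\tau$ the generic point, $D=\delta M^2$ with $M$ monic in $\lambda$ over an algebraic closure of $K(\varepsilon,t)$. Computing the coefficients of the monic square root of $D/\delta$ recursively from the top (only division by $2$ is needed) gives $M\in K[\varepsilon,t][\lambda]$.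

**Step 5: $\delta$ is a square, tested at $\varepsilon=0$, $t=0$.** There the algebra is the tower $K[\lambda]\subset K[f,f^{-1}]\subset R_1$ with $\lambda=\psi(f)$. The lower step has degree $2a+2$: $\psi$ has a pole of order $u$ at $\infty$ and a simple pole at $0$. By the tower formula, up to squares in $K(\lambda)^*$,
$$D(0,0,\lambda)=\mathrm{disc}\bigl(K[f^{\pm1}]/K[\lambda]\bigr)^n\,\mathrm{Nm}(cM_f^2)=\mathrm{disc}\bigl(K[f^{\pm1}]/K[\lambda]\bigr)^n\,c^{2a+2}.$$
The last factor is a square; this is the purpose of $f^{-1}$. Since $\psi'$ is a square in $K[f^{\pm1}]$, all zeros of $\mathrm{disc}(K[f^{\pm1}]/K[\lambda])$ have even order, so this discriminant is $c_\psi$ times a square, with $c_\psi\in K^*$.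

We compute $c_\psi$ modulo squares over $K((1/\lambda))$. The simple pole at $f=0$ gives the factor $K((1/\lambda))$ of $K(f)\otimes K((1/\lambda))$. At $f=\infty$, $\psi=u^{-1}f^u(1+\cdots)$. Extracting a $u$-th root of the $1$-unit, we get $X=f(1+\cdots)^{1/u}$ with $X^u=u\lambda$, so the factor is $K((1/\lambda))[X]/(X^u-u\lambda)$, of discriminant
$$(-1)^{u(u-1)/2}u^u(u\lambda)^{u-1}.$$
As $u$ is an odd square, $u\equiv1\bmod8$, and all three factors are squares. So $c_\psi$ is a square in $K((1/\lambda))$, hence in $K$. Therefore $D(0,0,\lambda)=\delta M(0,0,\lambda)^2$ is a square in $K(\lambda)$ with $M(0,0,\lambda)$ monic, so $\delta\in K^{*2}$. Thus $D$ is a square in $E$, and the Galois group of the Galois closure of $\mathcal L/E$ lies in $A_N$.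

## 10. Characteristic 0: generic ramification

We now show that the generic member of the family has, away from a fixed finite set, only ramification of the type seen in Section 1. Let $K''\supseteq\bar K$ be an algebraic closure of $K(\varepsilon,t)$. Let $\Xi\subset C_1(\bar K)$ be the finite set of points $P$ with $s(P)=0$ or $k_1(f(P))=\dots=k_r(f(P))=0$. Since $s,f,k_i$ were chosen before $a$, $\Xi$ does not depend on $a$. Write $k(X)=(k_1(X),\dots,k_r(X))$ and $q_{X,Y}(t)=\int_Y^X(\sum t_ik_i)^2df$. By (2), the part of $F(z)-F(z')$ quadratic in $t$ is $q_{f(z),f(z')}$.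

**Lemma 10.** For $X\ne Y$ in $\bar K$, $q_{X,Y}$ has rank $\ge9$; on linear subspaces of codimension $\le2$ of the $t$-space it has rank $\ge5$.

*Proof.* On $\bar K[f]_{\le d}$ the form $p\mapsto\int_Y^Xp^2\,df$ is nondegenerate: substituting $f=Y+(X-Y)v$, its Gram matrix in the basis $v^i$ is $(X-Y)$ times the Hilbert matrix $(\frac1{i+j+1})_{0\le i,j\le d}$, which is invertible (over $\mathbb R$ it is positive definite, being the Gram matrix of $\int_0^1p^2\,dv$). Restricting a quadratic form to a subspace of codimension $c$ lowers the rank by at most $2c$. The map $t\mapsto\sum t_ik_i$ identifies the $t$-space with $V_d\otimes\bar K$, of codimension $\le M_0+1$, and $d+1-2(M_0+1)=9$. A further codimension $\le2$ leaves at least $5$. $\square$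

**Lemma 11.** Let $z\ne z'$ be zeros of $s'$ in $C_1(K'')\smallsetminus\Xi$ and let $\xi\in\Xi$. Then (α) $z$ is a simple zero of $s'$; (β) $F(z)\ne F(z')$; (γ) $F(z)\ne F(\xi)$; (δ) $\mathrm{ord}_\xi(s')\le dn$.

*Proof.* For (α)–(γ) consider over $\bar K$ the locus of bad $(z,\varepsilon,t)$, respectively $(z,z',\varepsilon,t)$, with $z,z'\in C_1\smallsetminus\Xi$. It lies over the $(\varepsilon,t)$-space, of dimension $r+1$. If it has dimension $\le r$, it does not dominate that space, so it has no point over the generic point, which is the claim. We bound dimensions by adding the contributions of $z$ (and $z'$), of $\varepsilon$, and of $t$. For $z\notin\Xi$ we have $\partial f(z)=s(z)^2\ne0$ and $k(f(z))\ne0$, so for fixed $(z,\varepsilon)$ the condition $s'(z)=0$, that is, $k(f(z))\cdot t=-\sigma(z)$, defines an affine hyperplane in $t$. The fibers of $f$ are finite.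

(α) Put $X=f(z)$. Since $dx$ generates $\Omega_R$, a zero $z$ is multiple iff also $\partial s'(z)=0$. The conditions are $k(X)\cdot t=-\sigma(z)$ and $\partial f(z)\,k'(X)\cdot t=-\partial\sigma(z)$. Where $k(X),k'(X)$ are independent, the dimension is $\le1+1+(r-2)=r$. They are dependent only for finitely many $X$, because the Wronskian of $k_1,k_2$ is a nonzero polynomial; this part has dimension $\le0+1+(r-1)=r$.

(β) Put $X=f(z)$, $Y=f(z')$.

*Case 1: $k(X),k(Y)$ independent* (so $X\ne Y$). For fixed $(z,z',\varepsilon)$, $t$ runs through an affine space of dimension $r-2$ with direction space $\{k(X)\cdot t=k(Y)\cdot t=0\}$. On it $F(z)-F(z')$ is a polynomial in $t$ of degree $\le2$ with nonzero quadratic part by Lemma 10. So the fiber has dimension $\le r-3$, the total $\le2+1+(r-3)=r$.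

*Case 2: $k(X),k(Y)$ dependent, $X\ne Y$.* There are only finitely many such $(X,Y)$ with $k(X),k(Y)\ne0$. Indeed $X\mapsto[k(X)]\in\mathbb P^{r-1}$ is nonconstant (as $k_1,k_2$ are linearly independent), so it has finite fibers. If there were infinitely many pairs, we could choose $M_0+2$ of them from different fibers, and all $2M_0+4$ coordinates would be distinct. Each pair gives a combination of the evaluations $\mathrm{ev}_X,\mathrm{ev}_Y$, with nonzero coefficients, in the annihilator of $V_d$ in the dual of $\bar K[f]_{\le d}$, which has dimension $\le M_0+1$. So these $M_0+2$ combinations are linearly dependent, contradicting the independence of evaluations at $2M_0+4\le d+1$ distinct points. Hence finitely many $(z,z')$ occur, and using only $s'(z)=0$ the dimension is $\le0+1+(r-1)=r$.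

*Case 3: $X=Y$.* Here $\sum t_ik_i$, $f^{-1}$ and $l$ take the same values at $z$ and $z'$, so $s'(z)=s'(z')=0$ gives $\varepsilon(s_1(z)-s_1(z'))=0$. Since $\bar K\mathcal F=\bar K(f,s_1)$, the map $(f,s_1):C_0\to\mathbb A^2$ is finite and birational onto its image, so there are only finitely many pairs $z\ne z'$ with $f(z)=f(z')$, $s_1(z)=s_1(z')$. They give dimension $\le0+1+(r-1)=r$. Otherwise $\varepsilon=0$, and the dimension is $\le1+0+(r-1)=r$.

(γ) If $f(z)\ne f(\xi)$: for fixed $(z,\varepsilon)$, $t$ lies in an affine hyperplane on which $F(z)-F(\xi)$ has nonzero quadratic part by Lemma 10, so the dimension is $\le1+1+(r-2)=r$. If $f(z)=f(\xi)$, there are finitely many $z$, and the dimension is $\le0+1+(r-1)=r$.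

(δ) Let $j=\min_i\mathrm{ord}_\xi(k_i(f))$. It is at most $dn$, the maximal number of zeros of a nonzero polynomial of degree $\le d$ in $f$. The $j$-th coefficient of the local expansion of $s'=\sigma+\sum t_ik_i(f)$ at $\xi$ is $\sigma_j+\sum t_ik_{i,j}$ with $\sigma_j\in\bar K[\varepsilon]$, $k_{i,j}\in\bar K$ and some $k_{i,j}\ne0$. So it is nonzero in $K''$. $\square$

## 11. Characteristic 0: the group is $A_N$

**Step 6: inertia over finite points.** Since $R$ is geometrically integral, $K''\mathcal L=\mathrm{Frac}(R\otimes_KK'')$ is a field of degree $N$ over $K''(\lambda)$. Let $\Gamma\subseteq S_N$ be the Galois group of its Galois closure; it is transitive. For $v\in K''$ the cycle lengths of $g_v$ are, by (1), the numbers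
$$e_P=1+\mathrm{ord}_P(dF)=1+2\,\mathrm{ord}_P(s')+2\,\mathrm{ord}_P(s)$$
for $P\in C_1(K'')$ with $F(P)=v$. Ramified points are zeros of $s'$ or of $s$, and zeros of $s$ lie in $\Xi$. If $v=F(z)$ with $z\notin\Xi$ a zero of $s'$, then by (β) and (γ) $z$ is the only ramified point over $v$, and by (α) $e_z=3$: $g_v$ is a $3$-cycle. If $v\in F(\Xi)$, then by (γ) all ramified points over $v$ are in $\Xi$. By (δ) the total support of the $g_v$, $v\in F(\Xi)$, is at most
$$Q:=\sum_{\xi\in\Xi}\bigl(1+2dn+2\,\mathrm{ord}_\xi(s)\bigr),$$
which is independent of $a$. For all other $v\in K''$, $g_v=1$. We choose $a$ so large that $N=(2a+2)n>\max(2Q,n_0,3)$.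

**Step 7: the 3-cycles generate a transitive group.** The uncontrolled inertia over $F(\Xi)$ prevents us from copying Section 1 word for word, but it is bounded by $Q$ while $N>2Q$. Let $\Theta\lhd\Gamma$ be the normal subgroup generated by all conjugates of the $3$-cycles $g_v$ ($v\notin F(\Xi)$). As $\Gamma$ is transitive and $\Theta$ is normal, the orbits of $\Theta$ form a system of $m_1$ blocks of equal size $b$, permuted transitively by $\Gamma$, with $\Theta$ acting trivially on the set of blocks. Let $Z\to\mathbb P^1$ be the connected cover of degree $m_1$ of the $\lambda$-line over $K''$ corresponding to the stabilizer of a block. Over a finite point $v\notin F(\Xi)$ it is unramified, as $g_v\in\Theta$. Over $v\in F(\Xi)$ the sum $\sum(e-1)$ is at most the number of blocks moved by $g_v$. A moved block consists of moved points, so these contributions add up to at most $Q/b$. Over $\infty$ the sum is at most $m_1-1$. Riemann–Hurwitz gives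
$$-2\le-2m_1+(m_1-1)+Q/b,\qquad\text{that is,}\quad m_1-1\le Q/b.$$
If $m_1>1$, then $b\le b(m_1-1)\le Q$ and $N=m_1b\le b+Q\le2Q$, a contradiction. So $m_1=1$ and $\Theta$ is transitive.

**Step 8: conclusion.** By Lemma 6, $\Theta=A_N$. The Galois group of $\mathcal L/E$ contains $\Gamma\supseteq A_N$, and by Step 5 it is contained in $A_N$. So it equals $A_N$. Since $R\subset\mathcal L$ and $N\ge n_0$, Theorem 3 is proved in characteristic $0$. $\square$

## 12. Characteristic $p$: étale families from $q$-th powers

Let $K$ have characteristic $p>0$. Integration fails here ($x^{p-1}$ is not a derivative in $K[x]$), but adding a $p$-th power to a function does not change its differential. So we can aim for $dF=dx$ and have no ramification at all over the affine base. Put $q=p$ if $p$ is odd, and $q=8$ if $p=2$.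

For $R$ free over $K[h]$ with basis $\omega_1,\dots,\omega_e$, a $K$-algebra $A$ and $g\in R\otimes_KA$, let $\deg_hg$ be the maximal degree in $h$ of the entries of the matrix $M_g$ (over $A[h]$) of multiplication by $g$.

**Lemma 12.** If $G=h^N+g$ with $\deg_hg<N$, then $(R\otimes A)/(G)$ is $A$-free with basis $h^j\omega_i$ $(0\le j<N,\ 1\le i\le e)$.

*Proof.* Multiplication by $G$ on $R\otimes A\cong A[h]^e$ is the matrix $h^NI+M_g$. Given $v\in A[h]^e$ of degree $D\ge N$ with leading vector $v_D$, subtracting $(h^NI+M_g)h^{D-N}v_D$ lowers the degree. So every $v$ is $(h^NI+M_g)u+w$ with $\deg w<N$. The representation is unique, since $\deg\bigl((h^NI+M_g)u\bigr)=N+\deg u$ for $u\ne0$. $\square$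

**Step 1: an étale map $f$ of even degree.** By Noether normalization there is $h\in R$ with $R$ finite, hence free of some rank $e$, over $K[h]$. Let $f=x+h^{qj}$ with $j\geq 2$ even and $qj>\deg_hx$. Since $R\cong(R\otimes K[\lambda])/(f-\lambda)$ as a $K[\lambda]$-algebra ($\lambda\mapsto f$), Lemma 12 with $A=K[\lambda]$ shows that $R$ is free over $K[f]$ of rank $n=qje$, an even number. As $df=dx$ generates $\Omega_{R/K}$, we have $\Omega_{R/K[f]}=0$, and $R$ is finite étale over $K[f]$. From now on degrees are with respect to $f$ and a fixed basis of $R$ over $K[f]$.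

**Step 2: the family.** Let $y_1,\dots,y_d$ generate the $K$-algebra $R$. Let $w_0=1,w_1,\dots,w_r$ be the monomials of degree $\le5$ in the $y_j$, and $u_i=w_i^q$. Let $m=qm'$ with $m'$ even and $m>\max(\deg_fu_i,1)$; $m$ may be taken as large as we like. Put
$$A=K[t_0,\dots,t_r],\qquad G=f^m+f+\sum_it_iu_i,\qquad B=(R\otimes A)/(G).$$
By Lemma 12, $B$ is $A$-free of rank $N:=mn$. In $\Omega_{R\otimes A/A}$ we have $dG=df$, so $\Omega_{B/A}=0$ and $B/A$ is finite étale. Since $u_0=1$, the equation $G=0$ says that $-t_0$ is the value of the function $f^m+f+\sum_{i\ge1}t_iu_i$, whose differential is $dx$. This is the construction of Section 1 with $S_t=1$.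

**Step 3: the geometric group contains $A_N$.** There are no $3$-cycles now; multiple transitivity replaces them. Let $Y=\mathrm{Spec}\,B_{\bar K}\to\mathbb A^{r+1}_{\bar K}$, and let $Y^{(6)}$ be the complement of all diagonals in the $6$-fold fiber product of $Y$ over $\mathbb A^{r+1}$. The diagonals of a finite étale scheme are open and closed, so $Y^{(6)}$ is finite étale over $\mathbb A^{r+1}$. It is the subscheme of $(C_0^6\smallsetminus\Delta)\times\mathbb A^{r+1}$ (over $\bar K$, $\Delta$ the union of the diagonals) defined by the equations, linear in $t$,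
$$\sum_jt_ju_j(P_i)=-(f^m+f)(P_i)\qquad(i=1,\dots,6).$$
For distinct $P_1,\dots,P_6\in C_0(\bar K)$ the points $(y_1^q,\dots,y_d^q)(P_i)$ are distinct, because $q$ is a power of $p$. So for each $i$ a product of five factors of the form $y_j^q-y_j^q(P_k)$, one for each $k\ne i$, vanishes at the five other points and not at $P_i$. It is a combination of the $u_j$; hence the matrix $(u_j(P_i))$ has rank $6$. Where a given $6\times6$ minor is invertible we can solve for six of the $t_j$, so $Y^{(6)}\to C_0^6\smallsetminus\Delta$ is a locally trivial affine-space bundle over an irreducible base, and $Y^{(6)}$ is irreducible.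

Therefore the generic fiber of $Y^{(6)}$ over $\mathbb A^{r+1}$ is a single point. The points of this fiber are the orbits of the Galois group $\Gamma_{geo}$ of $B$ over $\bar K(t)$ on ordered $6$-tuples of distinct letters. So $\Gamma_{geo}$ is $6$-transitive on $N$ letters, and $\Gamma_{geo}\supseteq A_N$ (see Dixon–Mortimer, *Permutation Groups*, §7.3). In particular $B\otimes_AE$, $E=K(t)$, is a field, equal to $\mathcal L=\mathrm{Frac}\,B$, separable of degree $N$ over $E$, and it contains the image of $R$. The Galois group $\Gamma$ of the Galois closure of $\mathcal L/E$ contains $\Gamma_{geo}$. It remains to show that $\Gamma$ consists of even permutations. Taking $m$ large makes $N\ge n_0$.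

**Step 4: evenness for $p$ odd.** The discriminant $D$ of $B/A$ lies in $A^*=K^*$, so it can be computed modulo squares at $t=0$. There $B_0=R\otimes_{K[f]}k$ with $k=K[f]/(f^m+f)$, which is étale of degree $m$ over $K$, the derivative of $f^m+f$ being $1$. With $c=\mathrm{disc}(R/K[f])\in K[f]^*=K^*$, the tower formula gives, modulo squares,
$$\mathrm{disc}(B_0/K)=\mathrm{disc}(k/K)^n\,\mathrm{Nm}_{k/K}(c)=\mathrm{disc}(k/K)^nc^m,$$
a square since $n$ and $m$ are even. So $D\in K^{*2}$ and $\Gamma=A_N$. Theorem 3 is proved for $p$ odd. $\square$

That $n$ is even matters here: for $R=K[x]$, $K=\mathbb F_3$, $f=x$ (so $n=1$) and $m=6$, the discriminant of $X^6+X$ is $(-1)^{15}=-1$, a nonsquare.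

## 13. Characteristic 2: the sign as an Artin–Schreier class

For $p=2$ the discriminant does not detect parity. Its substitute is additive. Write $\wp(y)=y^2+y$.

**Definition (sign class).** Let $A$ be an $\mathbb F_2$-algebra and $B$ a finite étale $A$-algebra of constant rank $N$. The sign class $\Delta(B)\in H^1(\mathrm{Spec}\,A,\mathbb Z/2)=A/\wp A$ is the image of the class of $B$ under $\mathrm{sgn}:S_N\to\mathbb Z/2$.

Concretely (for $N\geq2$) it is the class of the $\mathbb Z/2$-torsor of orderings of the fibers up to even permutations; the torsor attached to $\beta\in A$ is $\eta^2+\eta=\beta$. For example, for $B=A[X]/(X^2+X+\alpha)$ an ordering is the choice of a first root, so $\Delta(B)$ is the class of $\alpha$. The class is functorial in $A$ and additive on products of algebras. If $A$ is a normal domain with fraction field $E$, then $A/\wp A\to E/\wp E$ is injective (a root of $y^2+y=\beta$ in $E$ is integral over $A$), and $\Delta(B)=0$ iff the Galois group over $E$ acts by even permutations.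

Now let $A=K[t]$ and $B$ be as in Section 12, and let $\beta\in A$ represent $\Delta(B)$. We must show $\beta\in\wp(A)$ if $m$ is large enough.

**Step 5: the class at $t=0$.** The purpose is to normalize $\beta(0)=0$. Let $\beta_R\in K[f]$ represent $\Delta(R/K[f])$; it does not depend on $m$. We claim that $\Delta(B_0/K)$ is represented by $\mathrm{Tr}_{k/K}(\beta_R)$. Let $X=\mathrm{Hom}_K(k,K_s)$ and let $Y_i$ be the fiber ($n$ points) of $\mathrm{Hom}_K(B_0,K_s)$ over $i\in X$. Choose $\eta_i\in K_s$ with $\wp(\eta_i)=i(\beta_R)$, that is, an ordering of $Y_i$ up to even permutations. For $\sigma\in\mathrm{Gal}(K_s/K)$ let $\varepsilon_i(\sigma)\in\mathbb F_2$ be the sign of $\sigma:Y_i\to Y_{\sigma i}$ with respect to these orderings; then $\sigma\eta_i=\eta_{\sigma i}+\varepsilon_i(\sigma)$. The sign of $\sigma$ on $\bigsqcup Y_i$ is $\sum_i\varepsilon_i(\sigma)$, because the order-preserving permutation of the blocks consists of $n$ copies of $\sigma|_X$ and contributes $n\cdot\mathrm{sgn}(\sigma|_X)=0$, $n$ being even. Now $\eta=\sum\eta_i$ satisfies $\wp(\eta)=\mathrm{Tr}_{k/K}(\beta_R)$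 and $\sigma\eta=\eta+\sum\varepsilon_i(\sigma)$, which proves the claim.

The trace of $f^j$ from $k$ to $K$ is the power sum $p_j$ of the roots of $X^m+X$. By Newton's identities $p_j=0$ for $1\le j\le m-2$, since the elementary symmetric functions of index $1,\dots,m-2$ vanish; and $p_0=m=0$ in $K$. So $\mathrm{Tr}_{k/K}(\beta_R)=0$ as soon as $m-2\ge\deg\beta_R$; assume this. By functoriality $\beta(0)\in\wp(K)$, and subtracting $\beta(0)$ we may assume $\beta(0)=0$.

**Step 6: restriction to a generic line through the origin.** A one-parameter family can be studied at its point at infinity. Let $b_0,\dots,b_r$ be algebraically independent over $K$ and let $K'\supseteq\bar K$ be an algebraic closure of $K(b)$. Pull back along $A\to K'[\lambda]$, $t_i\mapsto b_i\lambda$. With $R_{K'}=R\otimes_KK'$ and $w=\sum b_i^{1/8}w_i\in R_{K'}$ we have $w^8=\sum b_iu_i$ and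
$$B'=R_{K'}[\lambda]/(f^m+f+\lambda w^8),$$
finite étale over $K'[\lambda]$, with $\Delta(B')$ represented by $\beta(b\lambda)$. If $P\in C_0(K')$ satisfies $(f^m+f)(P)=0$, then $f(P)\in\bar K$, so $P\in C_0(\bar K)$, and $w(P)^8=\sum b_iu_i(P)\ne0$, since $u_0=1$ and the $b_i$ are algebraically independent over $\bar K$. So
$$w\text{ and }f^m+f\text{ have no common zero on }C_0(K'). \tag{3}$$
In $B'$ we have $f^m+f=\lambda w^8$, so by (3) $w$ generates the unit ideal: $w$ is a unit in $B'$. Since $f^m+f$ has a zero, (3) also shows $w\ne0$. Hence $B'=R_{K'}[1/w]$ and $\lambda=(f^m+f)/w^8$.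

As $B'$ is finite over $K'[\lambda]$ and normal, it is the integral closure of $K'[\lambda]$ in $\mathcal F'=\mathrm{Frac}\,R_{K'}$. The places of $\mathcal F'$ over $\lambda=\infty$ are those not in $\mathrm{Spec}\,B'$: the poles of $f$ (the places not in $C_0$) and the zeros $P\in C_0(K')$ of $w$. Put $\nu=1/\lambda$. Then $\mathcal F'\otimes_{K'(\nu)}K'((\nu))=\prod_P\mathcal F'_P$ over these places, with $\mathcal F'_P$ the completions.

## 14. Characteristic 2: a local parity lemma at $\lambda=\infty$

At each place over $\infty$ the function $\lambda$ has a special shape, and the next lemma says that this shape forces even permutations. The proof lifts to characteristic $0$, where a discriminant is available again.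

**Lemma 13.** Let $K'$ be algebraically closed of characteristic $2$, $L=K'((\pi))$, and $\lambda=a^8+b^8g$ with $a,b,g\in L^*$, $8\,\mathrm{ord}(a)=-e<0$, $\mathrm{ord}(b^8g)>-e$, $dg\ne0$. Let $o=\mathrm{ord}(g)$, let $k_0$ be the least odd exponent occurring in $g$, and assume $2(k_0-o)\le e-1$. Then $L$ is separable of degree $e$ over $k:=K'((\nu))$, $\nu=1/\lambda$, and the Galois group of its Galois closure acts by even permutations on the $e$ embeddings.

*Proof.*

**Step a: separability.** We have $[L:k]=\mathrm{ord}(\nu)=e$. If $L/k$ were inseparable, $L$ would be purely inseparable of degree $2$ over an intermediate field, which contains $L^2$ and so equals $L^2$, as $[L:L^2]=2$. Then $\nu\in L^2$ and $d\lambda=0$. But $d\lambda=b^8dg\ne0$.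

**Step b: lifting to characteristic 0.** Let $W=W(K')$ be the ring of Witt vectors: a complete discrete valuation ring with uniformizer $2$ and residue field $K'$. Lift $a,b,g$ to $\tilde a,\tilde b,\tilde g\in W[[\pi]][1/\pi]$ by taking Teichmüller lifts of the coefficients. Nonzero coefficients lift to units, so $\tilde\lambda=\tilde a^8+\tilde b^8\tilde g\in\pi^{-e}W[[\pi]]^*$ and $\tilde\nu:=1/\tilde\lambda\in\pi^eW[[\pi]]^*$. Via $\nu\mapsto\tilde\nu(\pi)$, $W[[\pi]]$ is free over $W[[\nu]]$ with basis $1,\dots,\pi^{e-1}$. Indeed these elements form a $W$-basis of $W[[\pi]]/(\nu)=W[[\pi]]/(\pi^e)$; by $\nu$-adic completeness they generate; and in a nontrivial relation we may divide by a power of $\nu$ and reduce modulo $\nu$ to get a contradiction.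

Let $O$ and $O_L$ be the $2$-adic completions of $W[[\nu]][1/\nu]$ and $W[[\pi]][1/\pi]$. They are complete discrete valuation rings with uniformizer $2$ and residue fields $k$ and $L$. Moreover $O_L=O\otimes_{W[[\nu]]}W[[\pi]]$ is finite étale over $O$, inducing $L/k$. Let $\mathcal Q=\mathrm{Frac}\,O$, and write $\mathrm{Nm},\mathrm{Tr}$ for norm and trace of $\mathrm{Frac}\,O_L/\mathcal Q$. Finite unramified extensions of $\mathcal Q$ correspond to finite separable extensions of $k$, compatibly with Galois groups. So the assertion is equivalent to: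
$$D:=\mathrm{disc}(1,\dots,\pi^{e-1})\in O^*\ \text{ is a square in }O .$$
Moreover $\mathcal Q(\sqrt D)/\mathcal Q$ is unramified, being contained in the Galois closure.

We use three facts repeatedly. First, $1+8O\subset O^{*2}$, because $(1+2y)^2=1+4(y^2+y)$ and $y^2+y=2c$ is solvable by Hensel's lemma. Second, since $W[[\nu]]/2=K'[[\nu]]\to O/2=k$ is injective, $W[[\nu]]\cap2^iO=2^iW[[\nu]]$ for all $i$ (divide by $2$ one step at a time). Third, the norm of a unit of $W[[\pi]]$ is in $W[[\nu]]^*$.

**Step c: the different.** Let $\chi(X)\in W[[\nu]][X]$ be the minimal (= characteristic) polynomial of $\pi$. Modulo $\nu$, $\pi$ acts on $W[\pi]/(\pi^e)$ nilpotently, so $\chi\equiv X^e\bmod\nu$. By Weierstrass division in $W[[\nu]][[X]]$, $\tilde\nu(X)-\nu=\chi(X)U(X)$: the remainder has degree $<e$ and vanishes at $\pi$, hence is $0$. Reducing modulo $\nu$ gives $\tilde\nu(X)=X^eU(X)$, so $U$ is a unit. Differentiating at $X=\pi$, and putting $X=0$, we get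
$$\tilde\nu'(\pi)=\chi'(\pi)U(\pi),\qquad U(\pi)\in W[[\pi]]^*,\qquad\mathrm{Nm}(\pi)=\pm\chi(0)\in\nu W[[\nu]]^*, \tag{4}$$
the last because $-\nu=\chi(0)U(0)$.

**Step d: reducing $D$ to a norm.** Work modulo $O^{*2}\cdot W[[\nu]]^*$ and write $\equiv$. We have $D=\pm\mathrm{Nm}(\chi'(\pi))$, $\tilde\nu'=-\tilde\nu^2\tilde\lambda'$ and $\mathrm{Nm}(\tilde\nu)=\nu^e\in O^*$, so by (4) $D\equiv\mathrm{Nm}(\tilde\lambda')$. Differentiating $\tilde a^8+\tilde b^8\tilde g$, we get $\tilde\lambda'\in\tilde b^8\tilde g'+8O_L$ with $\tilde b,\tilde g'\in O_L^*$ (as $g'\ne0$); this is where the eighth powers enter. So $\tilde\lambda'=\tilde b^8\tilde g'(1+8z)$ with $z\in O_L$, and $\mathrm{Nm}(1+8z)\in1+8O\subset O^{*2}$. Hence $D\equiv\mathrm{Nm}(\tilde g')$.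

Write $\tilde g=\sum_{k\ge o}[a_k]\pi^k$ and split $\tilde g'=\sum k[a_k]\pi^{k-1}$ into odd and even $k$. The odd part is $\pi^{k_0-1}w_1$ with $w_1\in W[[\pi]]^*$; the even part is in $2\pi^{o-1}W[[\pi]]$. So
$$\tilde g'=\pi^{k_0-1}w_1(1+2\kappa_1),\qquad \kappa_1\in\pi^{o-k_0}W[[\pi]].$$
As $k_0-1$ is even and $\mathrm{Nm}(\pi)\in O^*$,
$$D\equiv\mathrm{Nm}(1+2\kappa_1)=1+2c_1+4c_2+8(\cdots),$$
with $c_i\in O$ the elementary symmetric functions of the conjugates of $\kappa_1$; $c_1=\mathrm{Tr}\,\kappa_1$ and $2c_2=c_1^2-\mathrm{Tr}(\kappa_1^2)$.

**Step e: integrality of $c_1,c_2$.** If $z\in\pi^{-j}W[[\pi]]$ with $0\le j\le e-1$, then $z\chi'(\pi)=z\tilde\nu'(\pi)U(\pi)^{-1}\in W[[\pi]]$, since $\tilde\nu'\in\pi^{e-1}W[[\pi]]$. By Euler's formula ($\mathrm{Tr}(\pi^i/\chi'(\pi))$ is $0$ for $0\le i<e-1$ and $1$ for $i=e-1$), $\mathrm{Tr}(W[[\pi]]/\chi'(\pi))\subset W[[\nu]]$, so $\mathrm{Tr}(z)\in W[[\nu]]$. As $2(k_0-o)\le e-1$, this applies to $\kappa_1$ and $\kappa_1^2$. So $c_1\in W[[\nu]]$ and $2c_2\in W[[\nu]]\cap2O=2W[[\nu]]$, hence $c_2\in W[[\nu]]$. Thus $1+2c_1+4c_2$ is a unit of the local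 ring $W[[\nu]]$, and since $1+8O\subset O^{*2}$ we get $D\in\delta\,O^{*2}$ with some $\delta\in W[[\nu]]^*$.

**Step f: $\delta$ is a square.** $\mathcal Q(\sqrt\delta)=\mathcal Q(\sqrt D)$ is $\mathcal Q$ or an unramified quadratic extension. The latter is generated by a root of $y^2+y=\alpha$ with $\alpha\in O$, so it equals $\mathcal Q(\sqrt{1+4\alpha})$. So in all cases $\delta=\varsigma^2(1+4\alpha)$ with $\varsigma\in O^*$, $\alpha\in O$. Now $\bar\varsigma^2=\bar\delta\in K'[[\nu]]^*$ forces $\bar\varsigma\in K'[[\nu]]^*$. Lift $\bar\varsigma$ to $\varsigma_0\in W[[\nu]]^*$; then $\varsigma=\varsigma_0(1+2\rho)$ with $\rho\in O$, and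
$$\delta\varsigma_0^{-2}=(1+2\rho)^2(1+4\alpha)\equiv1\bmod4O .$$
As $W[[\nu]]\cap4O=4W[[\nu]]$, $\delta\varsigma_0^{-2}=1+4\gamma$ with $\gamma\in W[[\nu]]$. Since $K'$ is algebraically closed, $\bar\gamma\in K'[[\nu]]=\wp(K'[[\nu]])$: solve for the constant term, then use Hensel's lemma. So $z^2+z=\gamma$ is solvable in $O$, again by Hensel, and $1+4\gamma=(1+2z)^2$. So $\delta$, and hence $D$, is a square. $\square$

## 15. Characteristic 2: all places over $\infty$, and descent of the solution

**Step 7: Lemma 13 applies to every $\mathcal F'_P$, for $m$ large.** Recall $m=8m'$ and $\lambda=(f^m+f)/w^8$.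

(i) Let $P$ be a pole of $f$, of order $v_P$. Take $a=f^{m'}/w$, $b=1/w$, $g=f$; then $a^8+b^8g=\lambda$. Here $e=mv_P+8\,\mathrm{ord}_P(w)\ge mv_P-8\omega$, where $\omega\ge0$ bounds the pole orders of the $w_i$ at all these places. Moreover $\mathrm{ord}(b^8g)=-8\,\mathrm{ord}_P(w)-v_P>-e$, since $m>1$; $dg=df\ne0$; $o=-v_P$; and $k_0=\mathrm{ord}_P(df)+1$, because only odd exponents survive differentiation. These places and the numbers $v_P,\omega,\mathrm{ord}_P(df)$ come from $\bar K\mathcal F$ and do not depend on $m$ or $b_0,\dots,b_r$. So $e>0$ and $2(k_0-o)\le e-1$ hold for $m$ large.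

(ii) Let $P\in C_0(K')$ be a zero of $w$. Put $f_0=f(P)$, $a=(f^{m'}+f_0^{1/8})/w$, $b=1/w$, $g=f-f_0$; then $a^8+b^8g=(f^m+f_0+f-f_0)/w^8=\lambda$. As $df$ generates $\Omega_R$, $g$ is a uniformizer at $P$ and $k_0=o=1$. By (3), $(f^{m'}+f_0^{1/8})^8=f^m+f_0$ takes the value $f_0^m+f_0\ne0$ at $P$. So $e=8\,\mathrm{ord}_P(w)>0$ and $\mathrm{ord}(b^8g)=-e+1$, and the hypotheses hold.

**Step 8: $\beta(b\lambda)=\wp(y)$ with a polynomial $y$.** By Step 7 and additivity, $\Delta(B')$ becomes trivial over $K'((\nu))$, that is, $\beta(b\lambda)=\wp(y)$ with $y\in K'((\nu))$. Split $y$ into a polynomial in $\lambda$ and $\epsilon\in\nu K'[[\nu]]$. Then $\wp(\epsilon)\in K'[\lambda]\cap\nu K'[[\nu]]=0$, so $\epsilon\in\mathbb F_2\cap\nu K'[[\nu]]=0$ and $y\in K'[\lambda]$. As $\beta(0)=0$, $y(0)\in\mathbb F_2$; subtracting it, we may take $y(0)=0$.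

**Step 9: descent to $K[t]$.** Write $\beta=\sum_{d\ge1}\beta_d$ (homogeneous parts) and $y=\sum_{d\ge1}y_d\lambda^d$. Comparing coefficients in $y^2+y=\beta(b\lambda)$ gives $y_d=\beta_d(b)+y_{d/2}^2$ (with $y_{d/2}=0$ for odd $d$). So $y_d=Y_d(b)$, where $Y_d\in K[t]$ is homogeneous of degree $d$ and defined recursively by
$$Y_d=\beta_d+Y_{d/2}^2 .$$
For large $d$, $Y_d(b)=y_d=0$, and since the $b_i$ are algebraically independent over $K$, $Y_d=0$. So $Y=\sum Y_d\in K[t]$ is a polynomial, and $\wp(Y)=\sum_d(Y_d+Y_{d/2}^2)=\beta$. Hence $\Delta(B)=0$, so $\Gamma$ consists of even permutations, and with Step 3 of Section 12, $\Gamma=A_N$. Since $m$, hence $N=mn$, may be arbitrarily large, Theorem 3 holds for $p=2$. $\square$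

Theorem 3 is now proved in every characteristic, and by Section 4 so are Theorems 1 and 2: for every Hilbertian field $K$, the field $K_{alt}$ is PAC.
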